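\title{An irreducible closed set without a generic point in a Ziegler spectrum}

\begin{abstract}
Over a countable ring, every irreducible closed subset of the Ziegler spectrum has a generic point. We show that this fails for uncountable rings. For every uncountable cardinal $\kappa$ and every field $K$ we construct a $K$-algebra of cardinality $\max(\kappa,|K|)$ and an irreducible closed subset of its Ziegler spectrum in which no subset of cardinality less than $\kappa$ is dense. We also prove, over an arbitrary ring, that an irreducible closed set has a generic point if some countable family of nonempty relatively open subsets refines all of its nonempty relatively open subsets. Thus $\aleph_1$ is the least cardinality of a ring for which a generic point can fail to exist. The proofs are in ZFC.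
\end{abstract}

\section{Introduction}

Throughout, $R$ is an associative ring with identity and modules are right $R$-modules. A \emph{pp formula} (positive primitive formula) in the free variables $x_1,\dots,x_n$ is a finite system of $R$-linear equations in which some further variables are existentially quantified:
\[
\varphi(x_1,\dots,x_n)\colon\qquad \exists y_1\cdots\exists y_m\ \bigwedge_{j=1}^{l}\Bigl(\sum_{i=1}^n x_i r_{ij}+\sum_{k=1}^m y_k s_{kj}=0\Bigr),\qquad r_{ij},s_{kj}\in R .
\]
Its solution set $\varphi(M)$ in a module $M$ is a subgroup of $M^n$, called a \emph{pp-definable} subgroup. The formulas $xr=0$ and $\exists y\,(x=yr)$, which define the annihilator of $r$ in $M$ and the subgroup $Mr$, are the basic examples. An embedding $M\subseteq M'$ is \emph{pure} if $\varphi(M)=\varphi(M')\cap M^n$ for every pp formula $\varphi$, and a module $N$ is \emph{pure-injective} if every homomorphism $M\to N$ extends along every pure embedding $M\subseteq M'$.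

The right \emph{Ziegler spectrum} $\mathrm{Zg}_R$ is the set of isomorphism classes of indecomposable pure-injective modules, with the topology that has as a basis of open sets the sets
\[
(\varphi/\psi)=\{N\in\mathrm{Zg}_R:\varphi(N)\neq\psi(N)\cap\varphi(N)\}=\{N\in\mathrm{Zg}_R:\varphi(N)\not\subseteq\psi(N)\},
\]
where $\varphi$ and $\psi$ are pp formulas in one free variable. A closed set $C\subseteq\mathrm{Zg}_R$ is \emph{irreducible} if it is nonempty and is not the union of two proper closed subsets. A point $N\in C$ is a \emph{generic point} of $C$ if the closure of $\{N\}$ is $C$.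

The topology records inclusions between pp-definable subgroups: a point $N'$ lies in the closure of $\{N\}$ if and only if every inclusion $\varphi(N)\subseteq\psi(N)$ that holds in $N$ also holds in $N'$. A generic point of $C$ is therefore a single indecomposable module in $C$ that satisfies no such inclusion except those that hold throughout $C$. The closure of a point is always irreducible, and one asks for the converse. It holds when $C$ is finite, since then $C$ is the finite union of the closures of its points and must equal one of them. It holds in the Zariski spectrum of a commutative ring, where an irreducible closed set consists of the primes containing a given prime. It is known to hold for the Ziegler spectrum of every countable ring. All of this suggests a positive answer to the following question, which asks whether the last result is true without restriction.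

\begin{quote}
\emph{Does every irreducible closed subset of $\mathrm{Zg}_R$ have a generic point, for every ring $R$?}
\end{quote}

Passing to complements shows what is at stake. A closed set $C$ is irreducible if and only if it is nonempty and any two, hence any finitely many, nonempty relatively open subsets of $C$ have a common point; and $N$ is a generic point of $C$ if and only if it lies in \emph{all} nonempty relatively open subsets of $C$. So the question is whether one can pass from finite intersections to the full intersection. We show that one can do so in countably many steps, but not in general: the answer to the question is negative, in a strong form.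

\begin{theorem}\label{thm:A}
Let $\kappa$ be an uncountable cardinal and $K$ a field. There are a unital $K$-algebra $R$ of cardinality $\max(\kappa,|K|)$, having an ideal $J$ with $J^2=0$ and $R/J$ commutative von Neumann regular, and an irreducible closed set $C\subseteq\mathrm{Zg}_R$ such that no subset of $C$ of cardinality less than $\kappa$ is dense in $C$. In particular $C$ has no generic point.
\end{theorem}

\begin{theorem}\label{thm:B}
Let $R$ be any ring and let $C\subseteq\mathrm{Zg}_R$ be an irreducible closed set having a countable family of nonempty relatively open subsets such that every nonempty relatively open subset of $C$ contains one of them. Then $C$ has a generic point.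
\end{theorem}

A countable ring has only countably many pp formulas, so the nonempty sets $(\varphi/\psi)\cap C$ form a family as in Theorem~\ref{thm:B}, and the theorem contains the known result for countable rings. Theorem~\ref{thm:A} with $K$ countable gives counterexamples of every uncountable cardinality. Hence $\aleph_1$ is the least cardinality of a counterexample. For $|K|\le\kappa$ the bound in Theorem~\ref{thm:A} is optimal: the ring has cardinality $\kappa$, so there are at most $\kappa$ basic open sets, and choosing a point of $C$ in each one that meets $C$ gives a dense subset of cardinality at most $\kappa$. Both proofs are in ZFC.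

Section~\ref{sec:tools} recalls the standard facts that we use and proves two lemmas, one that produces points of the spectrum and one that links two elements of the same point. They give Theorem~\ref{thm:B} in Section~\ref{sec:countable}, and the proof shows where a counterexample has to be sought. The ring $R$ and a module $M$ that determines $C$ are constructed in Section~\ref{sec:construction}. Section~\ref{sec:chain} describes the pp-definable subgroups of $M$; from this description, Section~\ref{sec:irreducible} derives irreducibility and Section~\ref{sec:support} completes the proof of Theorem~\ref{thm:A}.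

\section{Producing points and linking elements}\label{sec:tools}

From now on ``formula'' means pp formula. Conjunctions of formulas, existential quantifications of formulas, and formulas obtained by substituting $R$-linear expressions for variables are again (equivalent to) formulas. The \emph{sum} $\varphi+\psi$ of two formulas in one variable is $\exists y\,(\varphi(y)\wedge\psi(x-y))$; it defines $\varphi(M)+\psi(M)$. The \emph{pp-type} $\mathrm{pp}^M(a)$ of a tuple $a\in M^k$ is the set of formulas that $a$ satisfies in $M$; it is closed under conjunction.

A \emph{pair} $\varphi/\psi$ consists of two formulas in one variable. It is \emph{closed} on a module $M$ if $\varphi(M)\subseteq\psi(M)$ and \emph{open} on $M$ otherwise, so $(\varphi/\psi)$ is the set of points on which the pair is open. Replacing $\psi$ by $\varphi\wedge\psi$ changes nothing. A \emph{definable class} is the class of all modules on which each pair of a given set of pairs is closed.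

We use the following standard facts; see \cite{Ziegler} and \cite[\S\S 1.1, 3.4, 4.3, 5.1]{Prest}.

\begin{enumerate}
\item[(F1)] Homomorphisms preserve solution sets: $f(\varphi(M))\subseteq\varphi(M')$ for $f\colon M\to M'$. Solution sets commute with direct sums and products.
\item[(F2)] A pure-injective module $N$ is algebraically compact: a set of pp conditions with parameters in $N$ that is finitely satisfiable in $N$ is satisfiable in $N$.
\item[(F3)] If $N$ is pure-injective, $a\in M^k$, $b\in N^k$ and $\mathrm{pp}^M(a)\subseteq\mathrm{pp}^N(b)$, then some homomorphism $f\colon M\to N$ has $f(a)=b$.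
\item[(F4)] If $N$ is indecomposable pure-injective, then $\operatorname{End}(N)$ is a local ring. Thus for every $f\in\operatorname{End}(N)$, one of $f$ and $1-f$ is an automorphism.
\item[(F5)] Every module is a pure submodule of its pure-injective hull. A definable class is closed under products, ultraproducts, direct summands and pure-injective hulls.
\item[(F6)] (Ziegler's criterion.) Let $M'$ be pure-injective, $a\in M'$ and $\mathfrak p=\mathrm{pp}^{M'}(a)$. The hull $H(a)$ of $a$, a direct summand of $M'$ containing $a$, is indecomposable if $a\neq0$ and for all $\psi,\psi'\notin\mathfrak p$ there is $\varphi\in\mathfrak p$ with $(\varphi\wedge\psi)+(\varphi\wedge\psi')\notin\mathfrak p$.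
\end{enumerate}

If $\mathcal D$ is a definable class, then $\mathcal D\cap\mathrm{Zg}_R$ is the complement of a union of basic open sets, so it is closed. Conversely, let $C$ be closed and let $\mathcal D_C$ be the class of modules on which every pair that is closed on all points of $C$ is closed. Then $\mathcal D_C\cap\mathrm{Zg}_R=C$, because a point outside $C$ lies in a basic open set disjoint from $C$.

The first lemma is our only source of points. It finds an indecomposable module with an element that is squeezed between a descending and an ascending sequence of formulas.

\begin{lemma}\label{lem:points}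
Let $\mathcal D$ be a definable class. For formulas in one variable write $\varphi\le\psi$ if $\varphi(M)\subseteq\psi(M)$ for all $M\in\mathcal D$. Let $\varphi_0\ge\varphi_1\ge\cdots$ and $\psi_0\le\psi_1\le\cdots$, and suppose that each pair $\varphi_n/\psi_n$ is open on some module in $\mathcal D$. Then there are $N\in\mathcal D\cap\mathrm{Zg}_R$ and $a\in N$ with $a\in\varphi_n(N)\setminus\psi_n(N)$ for all $n$.
\end{lemma}

\begin{proof}
We choose the pp-type of $a$ first and the module afterwards; the type is made maximal so that (F6) applies. Call a nonempty set of formulas in one variable a \emph{filter} if it is closed under $\wedge$ and upward closed under $\le$. The set of all $\chi$ with $\varphi_n\le\chi$ for some $n$ is a filter, and it contains no $\psi_m$: if $\varphi_n\le\psi_m$, then $\varphi_k\le\varphi_n\le\psi_m\le\psi_k$ for $k=\max(n,m)$, contrary to the hypothesis. By Zorn's lemma there is a filter $\mathfrak p$ that contains all $\varphi_n$ and is maximal with respect to containing no $\psi_m$.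

\emph{The filter $\mathfrak p$ is a pp-type.} Let $I$ be the set of all $(\Sigma,\Theta)$ with $\Sigma$ a finite subset of $\mathfrak p$ and $\Theta$ a finite set of formulas not in $\mathfrak p$. Fix $(\Sigma,\Theta)\in I$ and let $\varphi\in\mathfrak p$ be the conjunction of $\Sigma$ (the formula $x=x$ if $\Sigma=\emptyset$). For $\chi\in\Theta$ we have $\varphi\not\le\chi$, since $\chi\notin\mathfrak p$, so some module in $\mathcal D$ has an element that satisfies $\varphi$ and not $\chi$. Let $M_{\Sigma,\Theta}\in\mathcal D$ be the product of these modules over $\chi\in\Theta$ and let $a_{\Sigma,\Theta}$ be the tuple of these elements; for $\Theta=\emptyset$ take the zero module. By (F1), $a_{\Sigma,\Theta}$ satisfies every formula in $\Sigma$ and none in $\Theta$. The sets $\{(\Sigma',\Theta')\in I:\Sigma'\supseteq\Sigma,\ \Theta'\supseteq\Theta\}$ have the finite intersection property, so they all belong to some ultrafilter on $I$. By \L o\'s's theorem, the class $a$ of $(a_{\Sigma,\Theta})$ in the ultraproduct satisfies a formula if and only if the set of indices at which $a_{\Sigma,\Theta}$ satisfies it belongs to the ultrafilter. A formula $\chi\in\mathfrak p$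 holds whenever $\chi\in\Sigma$, and a formula $\chi\notin\mathfrak p$ fails whenever $\chi\in\Theta$. So $a$ has pp-type exactly $\mathfrak p$. By (F5) the ultraproduct and its pure-injective hull $M'$ are in $\mathcal D$, and $\mathrm{pp}^{M'}(a)=\mathfrak p$ by purity.

\emph{The hull of $a$ is indecomposable.} The element $0$ satisfies every formula and $\psi_0\notin\mathfrak p$, so $a\neq0$. Let $\psi\notin\mathfrak p$. The formulas $\chi$ with $\varphi\wedge\psi\le\chi$ for some $\varphi\in\mathfrak p$ form a filter that properly contains $\mathfrak p$, so by maximality $\varphi\wedge\psi\le\psi_m$ for some $\varphi\in\mathfrak p$ and some $m$. Given $\psi,\psi'\notin\mathfrak p$, do this for both. Since $\mathfrak p$ is closed under $\wedge$ and the $\psi_m$ ascend, there are one $\varphi\in\mathfrak p$ and one $n$ with $\varphi\wedge\psi\le\psi_n$ and $\varphi\wedge\psi'\le\psi_n$. Then $(\varphi\wedge\psi)+(\varphi\wedge\psi')\le\psi_n$, so this sum is not in $\mathfrak p$. By (F6), $N=H(a)$ is indecomposable. It is a direct summand of $M'$, so it is pure-injective, lies in $\mathcal D$ by (F5), and has $\mathrm{pp}^N(a)=\mathfrak p$ by (F1) applied to the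 inclusion and the projection.
\end{proof}

The closed set in Theorem~\ref{thm:A} will be given by a module. For a module $M$ let $\mathcal D_M$ be the definable class of modules on which all pairs closed on $M$ are closed, and let $C_M=\mathcal D_M\cap\mathrm{Zg}_R$. We never need to list the points of $C_M$, because questions about them can be answered in $M$.

\begin{corollary}\label{cor:transfer}
A pair is open on $M$ if and only if it is open on some point of $C_M$. In particular, every inclusion or equality $\varphi(M)\subseteq\psi(M)$, $\varphi(M)=\psi(M)$ between formulas in one variable holds in every $N\in C_M$.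
\end{corollary}

\begin{proof}
A pair closed on $M$ is closed on all of $C_M$ by definition. If $\varphi/\psi$ is open on $M\in\mathcal D_M$, apply Lemma~\ref{lem:points} to $\mathcal D_M$ and the constant sequences $\varphi_n=\varphi$, $\psi_n=\psi$.
\end{proof}

We refer to the second statement as \emph{transfer}. The next lemma is the only way in which indecomposability of a point enters our arguments. It says that any two nonzero elements of an indecomposable pure-injective module are tied together by a formula, and that the same holds modulo pp-definable subgroups.

\begin{lemma}[Linking]\label{lem:link}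
Let $N$ be indecomposable pure-injective, let $\psi,\tau$ be formulas in one variable, and let $x\in N\setminus\psi(N)$ and $z\in N\setminus\tau(N)$. There is a formula $\rho(u,v)$ such that $\rho(x,z)$ holds in $N$ and
\[
x\notin\psi(N)+\{u\in N:\exists v\,(\rho(u,v)\wedge\tau(v))\}.
\]
In particular, for $x,z\in N\setminus\{0\}$ there is $\rho$ with $\rho(x,z)$ true and $\rho(x,0)$ false in $N$.
\end{lemma}

\begin{proof}
Suppose not. Then for each $\rho\in\mathrm{pp}^N(x,z)$ there are $u,v\in N$ with $\psi(x-u)$, $\tau(v)$ and $\rho(u,v)$. Since $\mathrm{pp}^N(x,z)$ is closed under conjunction, the system consisting of $\psi(x-u)$, $\tau(v)$ and all $\rho(u,v)$ with $\rho\in\mathrm{pp}^N(x,z)$ is finitely satisfiable in $N$. By (F2) it has a solution $(u,v)$, and by (F3) there is $f\in\operatorname{End}(N)$ with $f(x)=u$ and $f(z)=v$. If $f$ is an automorphism, then $z=f^{-1}(v)\in\tau(N)$ by (F1), which is false. If $1-f$ is an automorphism, then $x=(1-f)^{-1}(x-u)\in\psi(N)$, which is false. This contradicts (F4). For the last statement let $\psi$ be $u=0$ and let $\tau$ be $v=0$.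
\end{proof}

\section{Generic points in countably many steps}\label{sec:countable}

We want a point in countably many open sets $(\sigma_k/\tau_k)$, and Lemma~\ref{lem:points} controls a single element $a$. The pairs $\sigma_k/\tau_k$ need not be nested, and they may be witnessed by unrelated elements. The Linking Lemma converts ``$\sigma_k/\tau_k$ is open'' into a condition on the one element $a$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
The family is nonempty, since $C$ itself contains one of its members. Shrinking each member to a nonempty basic relatively open set, and repeating members if the family is finite, we may assume that it consists of sets $(\sigma_k/\tau_k)\cap C$ with $k\in\mathbb N$. We construct formulas $\varphi_n,\psi_n$ such that the solution sets of the $\varphi_n$ descend and those of the $\psi_n$ ascend in every module, and $(\varphi_n/\psi_n)\cap C\neq\emptyset$ for all $n$. Start with $\varphi_0=\sigma_0$ and $\psi_0=\tau_0$.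

Let $\varphi_n,\psi_n$ be given. Since $C$ is irreducible, some $N\in C$ lies in both $(\varphi_n/\psi_n)$ and $(\sigma_n/\tau_n)$. Take $x\in\varphi_n(N)\setminus\psi_n(N)$ and $z\in\sigma_n(N)\setminus\tau_n(N)$, let $\rho_n$ be the formula that Lemma~\ref{lem:link} gives for $\psi_n$, $\tau_n$, $x$, $z$, and put
\begin{align*}
\varphi_{n+1}(u)&=\varphi_n(u)\wedge\exists v\,(\rho_n(u,v)\wedge\sigma_n(v)),\\
\psi_{n+1}(u)&=\psi_n(u)+\exists v\,(\rho_n(u,v)\wedge\tau_n(v)).
\end{align*}
Then $x\in\varphi_{n+1}(N)$, witnessed by $v=z$, and $x\notin\psi_{n+1}(N)$ by the choice of $\rho_n$.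

Lemma~\ref{lem:points}, applied to $\mathcal D_C$, gives $N\in\mathcal D_C\cap\mathrm{Zg}_R=C$ and $a\in N$ with $a\in\varphi_n(N)\setminus\psi_n(N)$ for all $n$. Fix $n$. From $a\in\varphi_{n+1}(N)$ we get $v\in\sigma_n(N)$ with $\rho_n(a,v)$. If $v\in\tau_n(N)$, then $a=0+a\in\psi_{n+1}(N)$, which is false. So $N\in(\sigma_n/\tau_n)$ for every $n$. Hence $N$ lies in every nonempty relatively open subset of $C$, that is, $N$ is a generic point of $C$.
\end{proof}

Irreducibility is used once in each step, and it applies because the finitely many earlier choices are summed up in one open set $(\varphi_n/\psi_n)$. After infinitely many steps the choices made so far are no longer described by one pair, and irreducibility gives no way to meet a further open set. A counterexample must arrange that every way of making infinitely many choices excludes some open set.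

\section{The ring and the module}\label{sec:construction}

Fix a field $K$ and an uncountable cardinal $\kappa$, viewed as an ordinal. It is a limit ordinal, so for a finite set $F\subset\kappa$ the set $\kappa\setminus F$ is infinite and well ordered without largest element. Its elements are called \emph{letters}. Let $\mathcal F$ be the set of finite subsets of $\kappa$, including $\emptyset$.

\subsection*{The plan}
We construct a closed set $C$ and relatively open sets $O_H\subseteq C$, for $H\in\mathcal F$, with the following properties.
\begin{enumerate}
\item[(P1)] Each $O_H$ is nonempty, and for every nonempty relatively open $O\subseteq C$ there is $H_0\in\mathcal F$ with $O_H\subseteq O$ for all finite $H\supseteq H_0$.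
\item[(P2)] For every $N\in C$ there is a countable set $S_N\subseteq\kappa$ such that $N\in O_H$ implies $H\subseteq S_N$.
\end{enumerate}
Property (P1) makes $C$ irreducible, because any two finite sets have a finite upper bound. Property (P2) makes every point miss $O_{\{\beta\}}$ for all but countably many $\beta$. The sets $O_H$ will be $\{N\in C:Ne_H\neq0\}$ for orthogonal idempotents $e_H\in R$. Either property alone is easy to get; the following example behaves as in (P2) and not as in (P1).

\begin{example}\label{ex:diagonal}
Let $R_0=K1\oplus\bigoplus_{\alpha<\kappa}Ke_\alpha$ with orthogonal idempotents $e_\alpha$, and let $M_0$ be the ideal $\bigoplus_\alpha Ke_\alpha$. The $e_\alpha$ are central, so an indecomposable module $N$ has $Ne_\alpha=0$ or $Ne_\alpha=N$, and $Ne_\alpha\neq0$ for at most one $\alpha$. The open sets $\{N:Ne_\alpha\neq0\}$ are therefore pairwise disjoint, and each meets $C_{M_0}$ by Corollary~\ref{cor:transfer}. So $C_{M_0}$ has no dense subset of cardinality less than $\kappa$, but it is not irreducible.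
\end{example}

To obtain inclusions $O_{F\cup\{\alpha\}}\subseteq O_F$ we make $Ne_{F\cup\{\alpha\}}$ a pp-definable subquotient of $Ne_F$. The device is an auxiliary group $T$ with two maps
\[
Ne_F\xleftarrow{\ i\ }T\xrightarrow{\ q\ }Ne_{F\cup\{\alpha\}},
\]
$i$ injective and $q$ surjective, which identify $Ne_{F\cup\{\alpha\}}$ with $i(T)/i(\ker q)$. We use one such diagram for each $F$ and each $\alpha\notin F$, and we stack the resulting subquotients of $Ne_F$ as the layers of a chain indexed by $\alpha$. Each layer is again filtered in the same way. An element of $Ne_F$ then singles out a layer, a layer of that layer, and so on, that is, a word in the letters; a word has only countably many letters, and this will give (P2). The groups are indexed by the \emph{set} of letters read so far and not by their sequence, so that $Ne_H$ occurs as a subquotient inside many different layers; this will give (P1).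

\subsection*{The ring}
The \emph{vertices} are the sets $F\in\mathcal F$ and the pairs $(F,\alpha)$ with $F\in\mathcal F$ and $\alpha\in\kappa\setminus F$. Let $A$ be the $K$-vector space with basis $e_F$, $e_{F,\alpha}$, $i_{F,\alpha}$, $q_{F,\alpha}$, with the multiplication in which the $e_v$ ($v$ a vertex) are orthogonal idempotents,
\[
i_{F,\alpha}=e_{F,\alpha}\,i_{F,\alpha}=i_{F,\alpha}\,e_F,\qquad q_{F,\alpha}=e_{F,\alpha}\,q_{F,\alpha}=q_{F,\alpha}\,e_{F\cup\{\alpha\}},
\]
and all other products of basis elements are $0$. This is the path algebra of the quiver with arrows $F\leftarrow(F,\alpha)\to F\cup\{\alpha\}$, which has no paths of length $2$. Let $R=K1\oplus A$ be the $K$-algebra obtained by adjoining an identity, and let $J$ be the span of the arrows $i_{F,\alpha}$, $q_{F,\alpha}$.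

\begin{lemma}\label{lem:ring}
$J$ is an ideal of $R$ with $J^2=0$, the ring $R/J$ is commutative von Neumann regular, and $|R|=\max(\kappa,|K|)$.
\end{lemma}

\begin{proof}
The product of an arrow with an idempotent $e_v$ is that arrow or $0$, and the product of two arrows is $0$. The quotient $R/J\cong K1\oplus\bigoplus_vKe_v$ is isomorphic to the ring of $K$-valued functions on the vertices that are constant outside a finite set, by sending $k1+\sum_vk_ve_v$ to the function $v\mapsto k+k_v$. For such a function $r$, inverting the nonzero values gives a function $r'$ of the same kind with $rr'r=r$. Finally, $R$ has a $K$-basis of cardinality $\kappa$.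
\end{proof}

For a module $N$ and a vertex $v$ write $N_v=Ne_v$. Right multiplication by $i_{F,\alpha}$ and by $q_{F,\alpha}$ maps $N_{F,\alpha}$ to $N_F$ and to $N_{F\cup\{\alpha\}}$.

\subsection*{The module}
Let $F\in\mathcal F$. An \emph{$F$-word} is an injective sequence, finite or infinite, of letters in $\kappa\setminus F$. Let $Y_F$ be the set of infinite $F$-words $y=(y_1,y_2,\dots)$. We write $y|n$ for the prefix of length $n$, $\operatorname{ran}(y)$ for the set of letters of $y$, $s(y)=(y_2,y_3,\dots)$ for the shift, and juxtaposition for concatenation. Words of the same length are totally ordered lexicographically: $y<z$ if $y_k<z_k$ at the first position $k$ where they differ. For a finite $F$-word $p$ of length $n$ put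
\[
[p]=\{y\in Y_F:y|n=p\},\qquad F_p=F\cup\operatorname{ran}(p),
\]
where $F$ is regarded as part of the data of $p$. The map $s^n$ is a bijection from $[p]$ onto $Y_{F_p}$, and $[p]\neq\emptyset$.

Let $M_F$ be the vector space with basis $Y_F$, let $M_F^{\ge\alpha}$ be the span of the $y\in Y_F$ with $y_1\ge\alpha$, and let $M_{F,\alpha}$ be a copy of $M_F^{\ge\alpha}$. Put $M=\bigoplus_vM_v$, the sum over all vertices. Let $e_v$ act as the projection onto $M_v$. Let $i_{F,\alpha}$ and $q_{F,\alpha}$ act as $0$ on $M_v$ for $v\neq(F,\alpha)$; on $M_{F,\alpha}$ let $i_{F,\alpha}$ act as the inclusion into $M_F$, and let $q_{F,\alpha}$ act as the map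
\[
M_{F,\alpha}\to M_{F\cup\{\alpha\}},\qquad y\mapsto\begin{cases}s(y)&\text{if }y_1=\alpha,\\ 0&\text{if }y_1>\alpha.\end{cases}
\]
This is a representation of the quiver, hence an $R$-module. A $K$-linear map $M\to M$ is an endomorphism if and only if it preserves every $M_v$ and commutes with every arrow. Put
\[
C=C_M,\qquad O_H=\{N\in C:N_H\neq0\}\quad(H\in\mathcal F).
\]
The set $O_H$ is the trace on $C$ of the basic open set of the pair $(x=xe_H)/(x=0)$, and it is nonempty by Corollary~\ref{cor:transfer}, since $M_H\neq0$.

\begin{example}\label{ex:two}
The mechanism behind (P1) is visible in a finite analog. Replace $\kappa$ by the alphabet $\{0,1\}$ and let $Y_F$ consist of the enumerations of $\{0,1\}\setminus F$; keep all other definitions. Then $Y_\emptyset=\{01,10\}$ with $01<10$, $Y_{\{0\}}=\{1\}$, $Y_{\{1\}}=\{0\}$, and $Y_{\{0,1\}}$ consists of the empty word $\varepsilon$. The module is shown in Figure~\ref{fig:two}.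

The subspace $L=\langle10\rangle$ of $M_\emptyset$ is the image of $i_{\emptyset,1}$, so $0\subset L\subset M_\emptyset$ is a chain of pp-definable subgroups. There are no others in $M_\emptyset$. Indeed, let $f$ send $01\mapsto10$ and $10\mapsto0$ in $M_\emptyset$ and in $M_{\emptyset,0}$, and let $f$ be $0$ at all other vertices. It commutes with $i_{\emptyset,0}$ because it is given by the same rule on both sides, with $i_{\emptyset,1}$ because $f(10)=0$, and with $q_{\emptyset,0}$ because $q_{\emptyset,0}$ kills $f(01)=10$; for the other arrows both composites vanish. So $f$ is an endomorphism. A pp-definable subgroup of $M_\emptyset$ is an $f$-invariant subspace by (F1), and if it contains $a\cdot01+b\cdot10$ with $a\neq0$, then it contains $10$ and hence $01$.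

The left side of the figure identifies the layer $M_\emptyset/L$ with $M_{\{0\}}$ and then with $M_{\{0,1\}}$; the right side identifies the layer $L/0$ with $M_{\{1\}}$ and then with the same space $M_{\{0,1\}}$. A pair of formulas that define subgroups of $M_\emptyset$ and that is open on $M$ must enclose one of the two layers, since the subgroups form a chain, and either layer is a copy of $M_{\{0,1\}}$. This is why, in the general case, nonvanishing at a large vertex $H$ forces a given pair to be open. In the example every word uses all the letters, and (P2) has no content. With infinite words in an uncountable alphabet it has.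
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\node (a) at (0,0) {$M_\emptyset=\langle 01,10\rangle$};
\node (l1) at (-3,1.1) {$M_{\emptyset,0}=\langle 01,10\rangle$};
\node (r1) at (3,1.1) {$M_{\emptyset,1}=\langle 10\rangle$};
\node (l2) at (-4.6,2.4) {$M_{\{0\}}=\langle 1\rangle$};
\node (r2) at (4.6,2.4) {$M_{\{1\}}=\langle 0\rangle$};
\node (l3) at (-3,3.7) {$M_{\{0\},1}=\langle 1\rangle$};
\node (r3) at (3,3.7) {$M_{\{1\},0}=\langle 0\rangle$};
\node (t) at (0,4.8) {$M_{\{0,1\}}=\langle\varepsilon\rangle$};
\draw[->] (l1) -- node[below left] {$i$} (a);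
\draw[->] (r1) -- node[below right] {$i$} (a);
\draw[->] (l1) -- node[above right] {$q$} (l2);
\draw[->] (r1) -- node[above left] {$q$} (r2);
\draw[->] (l3) -- node[below right] {$i$} (l2);
\draw[->] (r3) -- node[below left] {$i$} (r2);
\draw[->] (l3) -- node[above left] {$q$} (t);
\draw[->] (r3) -- node[above right] {$q$} (t);
\end{tikzpicture}
\caption{The finite analog of $M$ for the alphabet $\{0,1\}$, with a basis of words at each vertex. Each $i$ is an inclusion. The map $q$ out of $M_{F,\alpha}$ deletes the first letter of a word if it is $\alpha$ and kills the word otherwise. The words $01$ and $10$ lead to the same top vertex along the left and the right side.}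
\label{fig:two}
\end{figure}

\section{The pp-definable subgroups of $M_F$}\label{sec:chain}

\subsection*{They form a chain}
A subset $\Lambda$ of $Y_F$ is a \emph{final segment} if $y\in\Lambda$ and $y<y'$ imply $y'\in\Lambda$. As in Example~\ref{ex:two}, we bound the pp-definable subgroups by producing endomorphisms that move words upward. An endomorphism that sends $y$ to $w$ at a vertex $G$ must commute with the surjections $q$ arriving at $G$, so it has to act at the vertices $H\subseteq G$ as well; the natural choice is to replace the tail $y$ by $w$ in every word $py$ with $p$ an enumeration of $G\setminus H$.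

\begin{lemma}\label{lem:endo}
Let $G\in\mathcal F$ and $y,w\in Y_G$ with $y_1<w_1$. For $H\in\mathcal F$ and $z\in Y_H$ put
\[
f(z)=\begin{cases}pw&\text{if }H\subseteq G\text{ and }z=py\text{ with }p\text{ an enumeration of }G\setminus H,\\ 0&\text{otherwise.}\end{cases}
\]
Use this rule on the bases of $M_H$ and of $M_{H,\alpha}$. Then $f=f_{G,y,w}$ is an endomorphism of $M$.
\end{lemma}

\begin{proof}
The word $pw$ lies in $Y_H$, because $w$ avoids $G=H\cup\operatorname{ran}(p)$. Suppose $f(z)\neq0$. If $H\subsetneq G$, then $f(z)_1=p_1=z_1$; if $H=G$, then $z=y$ and $f(z)_1=w_1>z_1$. In both cases $f(z)_1\ge z_1$. So $f$ preserves each $M_H^{\ge\alpha}$, it is well defined on $M_{H,\alpha}$, and it commutes with $i_{H,\alpha}$.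

Let $q$ be the action of $q_{H,\alpha}$ and let $z\in Y_H$ with $z_1\ge\alpha$. If $z_1>\alpha$, then $q(z)=0$, and $f(z)$ is $0$ or has first letter greater than $\alpha$; so $q(f(z))=0=f(q(z))$. Now let $z_1=\alpha$, so that $q(z)=s(z)\in Y_{H'}$ with $H'=H\cup\{\alpha\}$.
\begin{itemize}
\item If $H\not\subseteq G$, then $H'\not\subseteq G$, and $f(z)=0=f(s(z))$.
\item If $H=G$, then $f(s(z))=0$ since $H'\not\subseteq G$, and $f(z)$ is $0$ or $w$, where in the second case $z=y$ and $w_1>y_1=\alpha$. So $q(f(z))=0$.
\item If $H\subsetneq G$ and $\alpha\notin G$, then $f(z)=0$ because an enumeration of the nonempty set $G\setminus H$ does not begin with $\alpha$, and $f(s(z))=0$ because $H'\not\subseteq G$.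
\item If $H\subsetneq G$ and $\alpha\in G$, then $z=py$ with $p$ an enumeration of $G\setminus H$ if and only if $s(z)=p'y$ with $p'$ an enumeration of $G\setminus H'$, and then $p=\alpha p'$. In this case $q(f(z))=q(\alpha p'w)=p'w=f(s(z))$; otherwise both sides are $0$. \qedhere
\end{itemize}
\end{proof}

The hypothesis $y_1<w_1$ cannot be reversed: for $w_1<y_1$ the map would send $y\in M_G^{\ge y_1}$ out of that subspace.

\begin{proposition}\label{prop:chain}
Let $X\subseteq M_F$ be a pp-definable subgroup of $M$ and put $\Lambda_X=X\cap Y_F$. Then $\Lambda_X$ is a final segment of $Y_F$ and $X$ is its span. Hence the pp-definable subgroups of $M$ contained in $M_F$ form a chain under inclusion.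
\end{proposition}

The gluing of vertices causes one difficulty: $f_{G,y,w}$ does not distinguish $py$ from $p'y$ when $p$ and $p'$ enumerate the same set. For instance, if $X\subseteq M_\emptyset$ contains $01y+10y$, then $f_{\{0,1\},y,w}$ yields only $01w+10w\in X$. To isolate $01w$ one first gets $10w\in X$ by applying $f_{\emptyset,\,01y,\,10w}$, which sends $01y$ to $10w$ and kills $10y$. The word $10w$ leaves $01y$ earlier than $01w$ does, and this suggests the induction below.

\begin{proof}
By (F1), $X$ is invariant under $\operatorname{End}(M)$. Since $K$ is central in $R$, scalars are endomorphisms and $X$ is a subspace. Let $0\neq v=\sum_{j=0}^rk_jz^j\in X$ with $z^0<\dots<z^r$ in $Y_F$ and all $k_j\neq0$, and put $z=z^0$. We claim that every $z'\in Y_F$ with $z'>z$ lies in $X$, and argue by induction on the length $n$ of the longest common prefix $p$ of $z$ and $z'$.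

Write $z=py$ and $z'=pw$ with $y,w\in Y_G$, $G=F_p$. Then $y_1<w_1$; let $f=f_{G,y,w}$, so $f(z)=z'$. Let $j\ge1$ with $f(z^j)\neq0$. Then $z^j=p^jy$ with $p^j$ an enumeration of $G\setminus F$, a word of length $n$. From $p^jy>py$ we get $p^j>p$. (For $n=0$ this is impossible, so there is no such $j$.) Therefore $f(z^j)=p^jw$ is greater than $z=py$ and first differs from it at a position at most $n$, so their common prefix has length less than $n$. By induction $f(z^j)\in X$. Hence $k_0z'=f(v)-\sum_{j\ge1}k_jf(z^j)\in X$, which proves the claim.

By the claim $z^1,\dots,z^r\in X$, and then $z^0\in X$. So $X$ is the span of $\Lambda_X$. The claim for $v=z\in\Lambda_X$ says that $\Lambda_X$ is a final segment. Final segments of a totally ordered set are totally ordered by inclusion.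
\end{proof}

\subsection*{The layers}
Next we name the members of the chain that come from iterating the diagrams $i,q$. For a finite $F$-word $p$ of length $n$ let
\[
U_p=\operatorname{span}\{y\in Y_F:y|n\ge p\},\qquad W_p=\operatorname{span}\{y\in Y_F:y|n>p\}.
\]
The quotient $U_p/W_p$ has the basis $[p]$, which $s^n$ identifies with the basis of $M_{F_p}$. This identification is pp-definable.

\begin{lemma}\label{lem:delta}
There is a formula $\delta_p(u,v)$ that defines in $M$ the graph of the surjection $d_p\colon U_p\to M_{F_p}$ with $d_p(y)=s^n(y)$ for $y\in[p]$ and $d_p(y)=0$ for $y|n>p$. Its kernel is $W_p$.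
\end{lemma}

\begin{proof}
Since $d_p$ maps $[p]$ bijectively onto the basis $Y_{F_p}$ and kills the other basis elements of $U_p$, it is surjective with kernel $W_p$. For the empty word let $\delta_\emptyset(u,v)$ be $u=v\wedge u=ue_F$. For $\alpha\in\kappa\setminus F_p$ let $\delta_{p\alpha}(u,v)$ be
\[
\exists v'\,\exists t\,\bigl(\delta_p(u,v')\wedge t=te_{F_p,\alpha}\wedge v'=t\,i_{F_p,\alpha}\wedge v=t\,q_{F_p,\alpha}\bigr).
\]
Assume that $\delta_p$ defines the graph of $d_p$. Then $\delta_{p\alpha}(u,v)$ holds if and only if $u\in U_p$, the element $d_p(u)$ lies in $M_{F_p}^{\ge\alpha}$, and $v$ is the image under $q_{F_p,\alpha}$ of the unique $t\in M_{F_p,\alpha}$ that corresponds to $d_p(u)$. The preimage of $M_{F_p}^{\ge\alpha}$ under $d_p$ is spanned by the $y$ with $y|n>p$ and the $y\in[p]$ with $y_{n+1}\ge\alpha$, so it is $U_{p\alpha}$. A basis element $y$ of $U_{p\alpha}$ goes to $s^{n+1}(y)$ if $y\in[p\alpha]$; it is killed by $d_p$ if $y|n>p$, and by $q_{F_p,\alpha}$ if $y\in[p]$ and $y_{n+1}>\alpha$. So the map is $d_{p\alpha}$.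
\end{proof}

For any module $N$ let $U_p(N)$ and $W_p(N)$ be the subgroups defined by $\exists v\,\delta_p(u,v)$ and by $\delta_p(u,0)$. Thus $U_p(M)=U_p$ and $W_p(M)=W_p$, and for the empty word $U_\emptyset(N)=N_F$ and $W_\emptyset(N)=0$. For $\alpha\in\kappa\setminus F_p$ let $\alpha^+$ be the successor of $\alpha$ in $\kappa\setminus F_p$.

\begin{lemma}\label{lem:layers}
Let $N\in C$, let $p$ be a finite $F$-word, and let $\alpha<\alpha'$ in $\kappa\setminus F_p$.
\begin{enumerate}
\item[(a)] $W_p(N)\subseteq U_{p\alpha'}(N)\subseteq U_{p\alpha}(N)\subseteq U_p(N)$, and $U_{p\alpha}(N)=U_p(N)$ if $\alpha=\min(\kappa\setminus F_p)$.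
\item[(b)] $W_{p\alpha}(N)=U_{p\alpha^+}(N)$.
\item[(c)] If $N_{F_p}\neq0$, then $U_p(N)\not\subseteq W_p(N)$.
\end{enumerate}
\end{lemma}

\begin{proof}
By transfer it suffices to prove (a) and (b) in $M$. The basis of $U_{p\alpha}$ consists of the basis of $W_p$ and the $y\in[p]$ with $y_{n+1}\ge\alpha$, and the basis of $W_{p\alpha}$ consists of the basis of $W_p$ and the $y\in[p]$ with $y_{n+1}>\alpha$. For $y\in[p]$ the letter $y_{n+1}$ lies in $\kappa\setminus F_p$. This gives (a) and (b).

(c) Let $0\neq v\in N_{F_p}$. In $M$ the formulas $\exists u\,\delta_p(u,v)$ and $v=ve_{F_p}$ define the same subgroup, since $d_p$ is onto; and $\delta_p(0,v)$ defines $0$, since $d_p$ is a function. Both facts transfer to $N$. So $\delta_p(u,v)$ holds for some $u\in N$, and $u\in U_p(N)$. If $u\in W_p(N)$, then subtracting $(u,0)$ from $(u,v)$ in the group $\delta_p(N)$ gives $\delta_p(0,v)$, hence $v=0$, a contradiction.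
\end{proof}

The chain property lets us compare an arbitrary pp-definable subgroup with a layer.

\begin{lemma}\label{lem:sandwich}
Let $X\subseteq M_F$ be pp-definable in $M$ and let $p$ be a finite $F$-word. If $[p]\subseteq\Lambda_X$, then $U_p\subseteq X$. If $[p]\cap\Lambda_X=\emptyset$, then $X\subseteq W_p$.
\end{lemma}

\begin{proof}
Let $n$ be the length of $p$ and fix $z\in[p]$. If $[p]\subseteq\Lambda_X$, then each $y$ with $y|n>p$ exceeds $z\in\Lambda_X$ and so lies in the final segment $\Lambda_X$. If $[p]\cap\Lambda_X=\emptyset$, then no $y\in\Lambda_X$ has $y|n=p$, and none has $y|n<p$, since then $y<z$ would give $z\in\Lambda_X$.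
\end{proof}

\subsection*{Long prefixes are not split}
To use Lemma~\ref{lem:sandwich} we need prefixes $p$ for which $[p]$ lies on one side of $\Lambda_X$. For an arbitrary final segment they need not exist along a given word $y$: the final segment $\{z:z>y\}$ meets every $[y|n]$ and contains none. The next lemma excludes this for pp-definable subgroups. The reason is that a formula mentions only finitely many letters, while $y$ has infinitely many; here the injectivity of words is used.

\begin{lemma}\label{lem:decide}
Let $X\subseteq M_F$ be pp-definable in $M$ and let $y\in Y_F$. There is $k$ such that for all $n\ge k$ either $[y|n]\subseteq\Lambda_X$ or $[y|n]\cap\Lambda_X=\emptyset$.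
\end{lemma}

\begin{proof}
Since $[y|n]\subseteq[y|k]$ for $n\ge k$, it suffices to find one $k$ for which $[y|k]$ is contained in $\Lambda_X$ or disjoint from it.

Let the \emph{label} of the vertex $H$ and of $e_H$ be the set $H$, and let the label of the vertex $(H,\alpha)$ and of $e_{H,\alpha},i_{H,\alpha},q_{H,\alpha}$ be $H\cup\{\alpha\}$. Let $\varphi$ define $X$. Each coefficient of $\varphi$ is a finite linear combination of $1$ and basis elements of $A$. Choose a finite set $\Phi\subset\kappa$ that contains $F$ and the labels of all these basis elements. Let $R_\Phi$ be the span of $1$ and the basis elements of $A$ with label inside $\Phi$; it is a subring, since a product of two basis elements is $0$ or one of the factors. Then $\varphi$ is a formula over $R_\Phi$, so $X$ is invariant under all automorphisms of $M$ as an $R_\Phi$-module.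

Call two letters outside $\Phi$ equivalent if they are below the same elements of $\Phi$. There are at most $|\Phi|+1$ classes, and $y$ has infinitely many distinct letters. So there are $k<l$ such that $y_k$ and $y_l$ are outside $\Phi$ and equivalent. Let $g$ be the transposition of $\kappa$ that exchanges $y_k$ and $y_l$. It fixes $\Phi$ pointwise, and for $c\in\Phi$ and any letter $\gamma$ we have $\gamma\ge c\Leftrightarrow g\gamma\ge c$ and $\gamma=c\Leftrightarrow g\gamma=c$.

Define $\theta\colon M\to M$ on basis words by applying $g$ letterwise in $M_v$ if the label of $v$ is inside $\Phi$, and as the identity on all other $M_v$. For $H\subseteq\Phi$ the map $g$ permutes $\kappa\setminus H$, hence $Y_H$; for $H\cup\{\alpha\}\subseteq\Phi$ it preserves the conditions $z_1\ge\alpha$ and $z_1=\alpha$. So $\theta$ is a linear involution that preserves every $M_v$, and therefore commutes with every $e_v$. An arrow in $R_\Phi$ has some source $(H,\alpha)$ with $H\cup\{\alpha\}\subseteq\Phi$, it vanishes on $M_v$ for $v\neq(H,\alpha)$, and its target $H$ or $H\cup\{\alpha\}$ has label inside $\Phi$. On $M_{H,\alpha}$ the map $\theta$ commutes with the inclusion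 $i_{H,\alpha}$, and with $q_{H,\alpha}$ because $g$ preserves the condition $z_1=\alpha$ and commutes with the shift. Thus $\theta$ is an $R_\Phi$-automorphism, $\theta(X)=X$, and $g(\Lambda_X)=\Lambda_X$.

Since $y$ is injective, $g$ fixes $y_1,\dots,y_{k-1}$, so it exchanges the sets $P=[y|k]$ and $P'=[(y_1,\dots,y_{k-1},y_l)]$. One of these two sets lies entirely below the other. Suppose that $\Lambda_X$ meets $P$. By $g$-invariance it meets both sets, in particular the lower one; being a final segment, it contains the upper one; by $g$-invariance again it contains both. So $P\subseteq\Lambda_X$.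
\end{proof}

\section{The set $C$ is irreducible}\label{sec:irreducible}

Section~\ref{sec:chain} concerns subgroups of a single $M_F$, while a basic open set is given by an arbitrary pair. We first shrink the open set to one given by a pair at a vertex $F\in\mathcal F$.

\begin{lemma}\label{lem:reduce}
Let $\varphi/\psi$ be a pair that is open on $M$. There are $F\in\mathcal F$ and a pair $\varphi^*/\psi^*$, open on $M$, with $\varphi^*(M),\psi^*(M)\subseteq M_F$ and $(\varphi^*/\psi^*)\subseteq(\varphi/\psi)$.
\end{lemma}

\begin{proof}
Replace $\psi$ by $\varphi\wedge\psi$, so that $\psi(N)\subseteq\varphi(N)$ for all $N$. Take $a\in\varphi(M)\setminus\psi(M)$ and write $a=a_1+\dots+a_k$ with $a_j\in M_{v_j}$. Let $\varphi'(x_1,\dots,x_k)$ be $\varphi(x_1+\dots+x_k)\wedge\bigwedge_jx_j=x_je_{v_j}$, and define $\psi'$ from $\psi$ in the same way. For $1\le j\le k$ let $\varphi_j(x)$ be $\exists x_{j+1}\cdots\exists x_k\,\varphi'(0,\dots,0,x,x_{j+1},\dots,x_k)$, with $x$ in position $j$, and define $\psi_j$ from $\psi'$ in the same way. If $\varphi(N)\subseteq\psi(N)$ for a module $N$, then $\varphi'(N)\subseteq\psi'(N)$ and $\varphi_j(N)\subseteq\psi_j(N)$. Hence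 $(\varphi_j/\psi_j)\subseteq(\varphi/\psi)$ for all $j$.

Some $\varphi_j/\psi_j$ is open on $M$. Indeed, the tuple $(a_1,\dots,a_k)$ lies in $\varphi'(M)\setminus\psi'(M)$. Among the tuples in $\varphi'(M)\setminus\psi'(M)$ choose $b$ with the largest number $j-1$ of initial zeros; then $j\le k$, as $b\neq0$, and $b_j\in\varphi_j(M)$. If $b_j\in\psi_j(M)$, there is $b'\in\psi'(M)\subseteq\varphi'(M)$ whose first $j$ entries agree with those of $b$, and $b-b'\in\varphi'(M)\setminus\psi'(M)$ has at least $j$ initial zeros, a contradiction.

Both $\varphi_j$ and $\psi_j$ imply $x=xe_{v_j}$. If $v_j=F\in\mathcal F$, take $\varphi^*/\psi^*=\varphi_j/\psi_j$. If $v_j=(F,\alpha)$, let $\varphi^*(u)$ be $\exists t\,(\varphi_j(t)\wedge u=t\,i_{F,\alpha})$ and let $\psi^*(u)$ be $\exists t\,(\psi_j(t)\wedge u=t\,i_{F,\alpha})$. This pair is open on $M$ because $i_{F,\alpha}$ is injective on $M_{F,\alpha}$, and $(\varphi^*/\psi^*)\subseteq(\varphi_j/\psi_j)$ because taking images preserves inclusions.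
\end{proof}

\begin{proposition}\label{prop:irreducible}
Property \textup{(P1)} holds, and $C$ is irreducible.
\end{proposition}

\begin{proof}
We have seen that each $O_H$ is nonempty. A nonempty relatively open set $O\subseteq C$ contains a nonempty set $(\varphi/\psi)\cap C$. By Corollary~\ref{cor:transfer} the pair $\varphi/\psi$ is open on $M$. Take $F$ and $\varphi^*/\psi^*$ as in Lemma~\ref{lem:reduce}, and put $X=\varphi^*(M)$, $Z=\psi^*(M)$. Since $X\not\subseteq Z$ and both are spanned by words (Proposition~\ref{prop:chain}), there is $y\in\Lambda_X\setminus\Lambda_Z$. Apply Lemma~\ref{lem:decide} to $X$ and to $Z$, take $n$ large enough for both, and let $p=y|n$. As $y\in[p]$, we get $[p]\subseteq\Lambda_X$ and $[p]\cap\Lambda_Z=\emptyset$. Put $H_0=F_p$.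

Let $H\supseteq H_0$ be finite. Extend $p$ by an enumeration of $H\setminus H_0$ to an $F$-word $p'$. Then $F_{p'}=H$ and $[p']\subseteq[p]$, so Lemma~\ref{lem:sandwich} gives $U_{p'}\subseteq\varphi^*(M)$ and $\psi^*(M)\subseteq W_{p'}$. By transfer these inclusions hold in every $N\in C$. If $N\in O_H$, then Lemma~\ref{lem:layers}(c) gives an element of $U_{p'}(N)\setminus W_{p'}(N)$, which lies in $\varphi^*(N)\setminus\psi^*(N)$. So $N\in(\varphi^*/\psi^*)\cap C\subseteq O$. This proves (P1).

If $O$ and $O'$ are nonempty relatively open subsets of $C$, with sets $H_0$ and $H_0'$ as in (P1), then $O\cap O'$ contains the nonempty set $O_{H_0\cup H_0'}$. So $C$ is irreducible.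
\end{proof}

The step that uses the indexing by sets is the extension of $p$ to $p'$: whatever prefix the pair singles out, every sufficiently large $H$ can be reached from it.

\section{Every point of $C$ sees countably many letters}\label{sec:support}

In Example~\ref{ex:diagonal} central idempotents kept the points small. Here their role is played by a decomposition of $M$. For $S\subseteq\kappa$ let $M^S$ be the span of all basis words $y$ of the spaces $M_F$ and $M_{F,\alpha}$ with $F\cup\operatorname{ran}(y)=S$.

\begin{lemma}\label{lem:decomp}
$M=\bigoplus_SM^S$ as $R$-modules. If $G\in\mathcal F$ and $M^S\cap M_G\neq0$, then $G\subseteq S$.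
\end{lemma}

\begin{proof}
The basis of $M$ is partitioned according to $S$. The idempotents and the inclusions $i_{F,\alpha}$ send a basis word to $0$ or to a word with the same $F$ and $y$. If $y\in Y_F$ and $y_1=\alpha$, then $(F\cup\{\alpha\})\cup\operatorname{ran}(s(y))=F\cup\operatorname{ran}(y)$, so $q_{F,\alpha}$ preserves $S$ as well. A nonzero element of $M^S\cap M_G$ involves a word $y\in Y_G$ with $G\cup\operatorname{ran}(y)=S$.
\end{proof}

So in $M$ a word $y\in Y_F$ can be linked to a nonzero element of $M_G$ only if the letters of $G$ occur in $F$ or in $y$.

\begin{lemma}\label{lem:star}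
Let $F,G\in\mathcal F$ and let $\rho(u,v)$ be a formula that implies $u=ue_F$ and $v=ve_G$. Let $X,Z\subseteq M_F$ be defined in $M$ by $\exists v\,\rho(u,v)$ and by $\rho(u,0)$. If $y\in\Lambda_X\setminus\Lambda_Z$, then $G\subseteq F\cup\operatorname{ran}(y)$.
\end{lemma}

\begin{proof}
Choose $v\in M_G$ with $(y,v)\in\rho(M)$. Let $S=F\cup\operatorname{ran}(y)$ and let $\pi$ be the projection of $M$ onto $M^S$, an endomorphism by Lemma~\ref{lem:decomp}. Then $(y,\pi v)=(\pi y,\pi v)\in\rho(M)$ by (F1). Since $y\notin Z$, we have $\pi v\neq0$. As $\pi v\in M^S\cap M_G$, Lemma~\ref{lem:decomp} gives $G\subseteq S$.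
\end{proof}

A point $N\in C$ has no basis of words. What replaces the word is the position of an element $x\in N_F$ in the chain of layers: we descend through the layers as long as $x$ determines a next letter. The descent can stop. Transfer applies to single formulas and not to infinite intersections, so $x$ may lie in $U_{p\alpha}(N)$ for all $\alpha$ in a set $D$ without largest element and in no further $U_{p\alpha}(N)$. In both cases, formulas that hold or fail for $x$ can be placed in the chain of Proposition~\ref{prop:chain}, and Lemma~\ref{lem:star} applies to the words between them.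

\begin{proposition}\label{prop:support}
Property \textup{(P2)} holds: for each $N\in C$ there is a countable set $S_N\subseteq\kappa$ such that $G\in\mathcal F$ and $N_G\neq0$ imply $G\subseteq S_N$.
\end{proposition}

\begin{proof}
If $N_G=0$ for all $G\in\mathcal F$, take $S_N=\emptyset$. Otherwise fix $F\in\mathcal F$ and $0\neq x\in N_F$.

\emph{The descent.} We build finite $F$-words $p$ with $x\in U_p(N)\setminus W_p(N)$, starting with the empty word. Given $p$, let
\[
D=\{\alpha\in\kappa\setminus F_p:x\in U_{p\alpha}(N)\}.
\]
By Lemma~\ref{lem:layers}(a), $D$ is an initial segment of $\kappa\setminus F_p$ that contains the least element. If $D$ has a largest element $\alpha$, then $x\in U_{p\alpha}(N)$ and $x\notin U_{p\alpha^+}(N)=W_{p\alpha}(N)$ by Lemma~\ref{lem:layers}(b), and we replace $p$ by $p\alpha$. If $D$ has no largest element, we stop.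
\begin{itemize}
\item \emph{Case 1: the descent never stops.} It yields $y^*\in Y_F$ with $x\in U_{p_n}(N)\setminus W_{p_n}(N)$ for $p_n=y^*|n$ and all $n$. Put $S_N=F\cup\operatorname{ran}(y^*)$.
\item \emph{Case 2: the descent stops at $p$.} Put $S_N=F_p$.
\end{itemize}

Suppose that $N_G\neq0$ and that there is $\beta\in G\setminus S_N$. Take $0\neq z\in N_G$. By Lemma~\ref{lem:link} there is $\rho(u,v)$ with $\rho(x,z)$ true and $\rho(x,0)$ false in $N$; both remain so after adding the conjuncts $u=ue_F$ and $v=ve_G$. Let $\mu(u)$ be $\exists v\,\rho(u,v)$ and let $\nu(u)$ be $\rho(u,0)$, so that $x\in\mu(N)\setminus\nu(N)$. Put $X=\mu(M)$ and $Z=\nu(M)$. Since $\beta\in G$ and $\beta\notin F$, Lemma~\ref{lem:star} shows that every word in $\Lambda_X\setminus\Lambda_Z$ contains the letter $\beta$. We obtain a contradiction by finding a word in $\Lambda_X\setminus\Lambda_Z$ that avoids $\beta$.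

\emph{Case 1.} By Lemma~\ref{lem:decide} choose $n$ such that $[p_n]$ is contained in or disjoint from $\Lambda_X$, and contained in or disjoint from $\Lambda_Z$. If $[p_n]\cap\Lambda_X=\emptyset$, then $X\subseteq W_{p_n}$ by Lemma~\ref{lem:sandwich}, and transfer gives $x\in\mu(N)\subseteq W_{p_n}(N)$, which is false. If $[p_n]\subseteq\Lambda_Z$, then $U_{p_n}\subseteq Z$ by Lemma~\ref{lem:sandwich}, and transfer gives $x\in U_{p_n}(N)\subseteq\nu(N)$, which is false. So $[p_n]\subseteq\Lambda_X\setminus\Lambda_Z$. The word $y^*\in[p_n]$ avoids $\beta$.

\emph{Case 2.} Let $n$ be the length of $p$ and let $D$ be the set at which the descent stops. We first show that $U_{p\alpha_0}\subseteq X$ for some $\alpha_0\in D$. Otherwise $X\subseteq U_{p\alpha}$ for all $\alpha\in D$, by the chain property. Then each $y\in\Lambda_X$ has $y|n>p$, or $y\in[p]$ and $y_{n+1}\ge\alpha$ for all $\alpha\in D$; in the second case $y_{n+1}\notin D$, because $D$ has no largest element. If $D=\kappa\setminus F_p$, the second case cannot occur, so $X\subseteq W_p$, and transfer gives $x\in\mu(N)\subseteq W_p(N)$, which is false. If $D\neq\kappa\setminus F_p$, let $\lambda$ be the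 least element of $(\kappa\setminus F_p)\setminus D$. In the second case $y_{n+1}\ge\lambda$, so $X\subseteq U_{p\lambda}$, and transfer gives $x\in U_{p\lambda}(N)$, that is, $\lambda\in D$, which is false.

Next, for every $\alpha\in D$ we have $x\in U_{p\alpha}(N)\setminus\nu(N)$, so $U_{p\alpha}\not\subseteq Z$ by transfer, and $Z\subseteq U_{p\alpha}$ by the chain property.

Since $D$ has no largest element, we can choose $\alpha',\alpha''\in D$ with $\alpha_0\le\alpha'<\alpha''$ and $\alpha'\neq\beta$. Then $[p\alpha']\subseteq U_{p\alpha'}\subseteq U_{p\alpha_0}\subseteq X$. Also $[p\alpha']\cap\Lambda_Z=\emptyset$, because $Z\subseteq U_{p\alpha''}$ and $p\alpha'<p\alpha''$. The letter $\beta$ is not in $F_p\cup\{\alpha'\}$, and $\kappa\setminus(F_p\cup\{\alpha',\beta\})$ is infinite, so some $y\in[p\alpha']$ avoids $\beta$.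
\end{proof}

The well-ordering of the letters is used here twice: the successor $\alpha^+$ lets the descent continue, and the least element $\lambda$ turns the infinitely many inclusions $X\subseteq U_{p\alpha}$ into a single one that transfers.

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The ring $R$ has the stated properties by Lemma~\ref{lem:ring}, and the closed set $C=C_M$ is irreducible by Proposition~\ref{prop:irreducible}. Let $\mathcal P\subseteq C$ with $|\mathcal P|<\kappa$. Since $\kappa$ is uncountable,
\[
\Bigl|\bigcup_{N\in\mathcal P}S_N\Bigr|\le|\mathcal P|\cdot\aleph_0<\kappa .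
\]
Pick $\beta\in\kappa$ outside this union. The relatively open set $O_{\{\beta\}}$ is nonempty, and by Proposition~\ref{prop:support} it contains no point of $\mathcal P$. So $\mathcal P$ is not dense in $C$. The case $|\mathcal P|=1$ says that no point of $C$ has closure $C$.
\end{proof}

\begin{remark}
Apart from the computation of $|R|$, uncountability of $\kappa$ is used only in this last step. For $\kappa=\aleph_0$ the proof of Proposition~\ref{prop:irreducible} is unchanged, the sets $O_H$ form a countable family as in Theorem~\ref{thm:B}, and $C$ has a generic point for every field $K$.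
\end{remark}

\begin{remark}
Case 1 exhibits the obstruction described at the end of Section~\ref{sec:countable}. Let $y\in Y_F$, $p_n=y|n$ and $\beta\notin F\cup\operatorname{ran}(y)$. In $M$ the $U_{p_n}$ descend, the $W_{p_n}$ ascend, and $U_{p_n}\neq W_{p_n}$, so Lemma~\ref{lem:points} gives $N\in C$ and $x\in N$ with $x\in U_{p_n}(N)\setminus W_{p_n}(N)$ for all $n$. For any such $N$ and $x$ the descent follows $y$, by Lemma~\ref{lem:layers}(b), and so $N\notin O_{\{\beta\}}$. Yet for each single $n$, irreducibility gives a point $N'\in O_{\{\beta\}}$ with $U_{p_n}(N')\not\subseteq W_{p_n}(N')$.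
\end{remark}

\begin{thebibliography}{9}

\bibitem{Prest}
M.~Prest, \emph{Purity, Spectra and Localisation}, Cambridge University Press, 2009.

\bibitem{Ziegler}
M.~Ziegler, \emph{Model theory of modules}, Ann. Pure Appl. Logic \textbf{26} (1984).

\end{thebibliography}
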